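# A type-3 object whose 1-envelope is the class of $\Sigma^1_2$ relations

## Two trees and one evaluation at $c_0$

Write $\omega^\omega$ for the set of functions from $\omega$ to $\omega$, and $c_n$ for the constant function with value $n$. Consider a very modest functional, which takes a total $F:\omega^\omega\to\omega$ and evaluates it once:
$$V(F)=F(c_0).$$
For a tree $T\subseteq\omega^{<\omega}$ consider the instruction: given $\delta\in\omega^\omega$, search for the least $l$ with $\delta{\restriction}l\notin T$. Call the resulting partial function $F_T(\delta)\simeq\mu l\,[\delta{\restriction}l\notin T]$, and let us try to compute $V(F_T)$.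

First let $T$ be the tree of strictly decreasing finite sequences. No $\delta$ decreases forever, so $F_T$ is total and $V(F_T)=F_T(c_0)=2$, because $(0,0)$ is the first initial segment of $c_0$ that is not strictly decreasing.

Now let $T$ be the tree of strictly increasing finite sequences. Again $F_T(c_0)=2$. But $F_T(\delta)$ is undefined for $\delta(n)=n$, so $F_T$ is not total, and $V$ may not be applied to it. The computation of $V(F_T)$ diverges, although $V$ would only have looked at $c_0$.

So whether $V(F_T)$ converges has little to do with what $V$ does to its argument. It converges exactly when $T$ has no infinite branch. The same holds for every functional in place of $V$. If $(T_{\vec x})$ is a family of trees with $\{(s,\vec x):s\in T_{\vec x}\}$ recursive, then the set of $\vec x$ for which the computation converges is $\{\vec x:T_{\vec x}\text{ has no branch}\}$, and every $\Pi^1_1$ relation on $\omega$ has this form. Hence the convergence relations of a type-3 object always include all $\Pi^1_1$ relations: convergence contains a universal quantifier over functions.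

Which classes can be exactly the class of convergence relations of an object? Universal function quantifiers are built in, so $\Pi$-classes look natural. Here we ask about a class defined with a leading existential quantifier, $\Sigma^1_2$.

## Schemes S1–S9 over a type-3 object, and 1-envelopes

Objects of type $0$ are numbers, and objects of type $n+1$ are total functions from the objects of type $n$ to $\omega$. So type 1 is $\omega^\omega$ ("functions"), a type-2 object maps functions to numbers, and a type-3 object $U$ maps each $F:\omega^\omega\to\omega$ to a number.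

**Computations.** Kleene's partial computation function $\{e\}(\mathfrak a)$ is given by the least relation $\{e\}(\mathfrak a)\simeq v$ closed under schemes S1–S9. An index $e$ codes which scheme is meant, the numbers of arguments of each type, and the subindices or constants. We only need argument lists $\mathfrak a$ consisting of one fixed type-3 object $U$, numbers, and functions. For these the schemes read as follows ($\mathfrak b,\mathfrak c$ are lists, and differences in the order of arguments are inessential):

* S1, S2, S3: $\{e\}(a,\mathfrak b)=a+1$; $\{e\}(\mathfrak b)=q$; $\{e\}(a,\mathfrak b)=a$.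
* S4: $\{e\}(\mathfrak b)\simeq\{g\}(\{h\}(\mathfrak b),\mathfrak b)$.
* S5: $\{e\}(0,\mathfrak b)\simeq\{g\}(\mathfrak b)$ and $\{e\}(a+1,\mathfrak b)\simeq\{h\}(a,\{e\}(a,\mathfrak b),\mathfrak b)$.
* S6: $\{e\}(\mathfrak a)\simeq\{g\}(\mathfrak a_1)$, where $\mathfrak a_1$ is a permutation of $\mathfrak a$.
* S7: $\{e\}(\alpha,a,\mathfrak b)=\alpha(a)$.
* S8: $\{e\}(U,\mathfrak b)\simeq U(\lambda\tau.\{g\}(U,\tau,\mathfrak b))$, where $\tau$ ranges over $\omega^\omega$. The right side is defined only if $\{g\}(U,\tau,\mathfrak b)$ is defined for all $\tau$.
* S9: $\{e\}(a,\mathfrak b,\mathfrak c)\simeq\{a\}(\mathfrak b)$.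

The relation is single-valued. We write $\downarrow$ for "is defined" and $\uparrow$ for "is undefined". In a computation started at $\{e\}(U,\vec x)$ with $\vec x$ numerical, the only functions that appear in argument lists are those introduced by S8. All ordinary partial recursive functions of numbers and functions are available.

**Recursive in $U$.** A type-2 object $H$ is recursive in $U$ if for some $e$ we have $\{e\}(U,\alpha)=H(\alpha)$ for all $\alpha$.

**The 1-envelope.** A relation $R\subseteq\omega^k$ is semirecursive in $U$ if for some $e$ we have $R(\vec x)\iff\{e\}(U,\vec x)\downarrow$ for all $\vec x$. The 1-envelope ${}_1\mathrm{en}(U)$ is the class of all relations on $\omega$ semirecursive in $U$. The opening example says that $\Pi^1_1\subseteq{}_1\mathrm{en}(U)$ for every type-3 object $U$.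

**The object ${}^2E$.** ${}^2E(\alpha)=0$ if $\exists n\,\alpha(n)=0$, and ${}^2E(\alpha)=1$ otherwise. A type-2 object is normal if ${}^2E$ is recursive in it.

The background, which we quote and do not prove, is: the class of $\Sigma^1_n$ relations on $\omega$ ($n\ge1$), and the class of $\Pi^1_m$ relations on $\omega$ ($m\ge2$), is not the 1-envelope of any normal type-2 object. The conjecture to be decided (Conjecture 2 of a printed mathematics book) is: *the class of $\Sigma^1_2$ relations on $\omega$ is not the 1-envelope of any object $U$ of finite type such that ${}^2E$ is recursive in $U$.* It is false.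

**Theorem 1.** There is an object $U$ of type 3 such that ${}^2E$ is recursive in $U$ and ${}_1\mathrm{en}(U)$ is exactly the class of $\Sigma^1_2$ relations on $\omega$.

The proof is in ZFC (countable dependent choice suffices). Type 3 is the lowest possible type. Type 2 is excluded by the background. If $U$ is a number or a function, a convergent computation $\{e\}(U,\alpha)$ consults finitely many values of $\alpha$, so it is continuous in $\alpha$. But ${}^2E$ is not continuous at $c_1$: there it has value $1$, and it has value $0$ at functions that agree with $c_1$ on any prescribed finite set and vanish somewhere.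

**Notation.** $\langle j,k\rangle$ is a recursive bijection $\omega^2\to\omega$, and $(\delta)_j(k)=\delta(\langle j,k\rangle)$, so $\delta\mapsto((\delta)_j)_j$ is a bijection from $\omega^\omega$ to sequences of functions. $f^-(n)=f(n+1)$, and $n^\frown f$ is $f$ with first value $n$ prefixed. $[T]$ is the set of infinite branches of a tree $T$, and $[s]=\{\delta:s\subset\delta\}$. A family of trees $(T_{\vec x})$ is uniformly recursive if $\{(s,\vec x):s\in T_{\vec x}\}$ is recursive.

We use two normal forms. First, if $Q(\delta,\vec x)$ is $\Pi^0_1$, there is a uniformly recursive family with $Q(\delta,\vec x)\iff\delta\in[T_{\vec x}]$: put $s$ into $T_{\vec x}$ if no violation of $Q$ is found in $|s|$ steps using only values given by $s$. Second, every arithmetical relation of functions and numbers can be written as $\exists\sigma\in\omega^\omega$ followed by a $\Pi^0_1$ relation. Indeed, in a prenex form $\forall a_0\exists b_0\forall a_1\exists b_1\cdots\rho$ replace each $b_i$ by a Skolem function of $a_0,\dots,a_i$, and code these functions into one $\sigma$. What remains is a block of universal number quantifiers before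 a recursive matrix.

## Divergence over $U_H$ as a search for a branch

We look for $U$ among type-3 objects built from type-2 objects. For $H:\omega^\omega\to\omega$ put
$$U_H(F)=H(F^\flat),\qquad F^\flat(n)=F(c_n).$$
The opening example $V$ is $U_H$ with $H(\alpha)=\alpha(0)$. The object $U_H$ reads only the countably many values $F(c_n)$, but like every type-3 object it demands that $F$ be total. This turns its 1-envelope into something we can write down.

**Proposition 2.** Let $H:\omega^\omega\to\omega$ be arbitrary and $U=U_H$.

(a) $H$ is recursive in $U$.

(b) If $(T_{\vec x})$ is a uniformly recursive family of trees and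
$$\neg R(\vec x)\iff\exists\delta\in[T_{\vec x}]\ \forall m\ (\delta)_0(m)=H((\delta)_{m+2}),\tag{1}$$
then $R$ is semirecursive in $U$.

(c) For each index $e$ there is a uniformly recursive family $(T_{\vec x})$, depending only on $e$ and not on $H$, such that the relation $R(\vec x)\iff\{e\}(U,\vec x)\downarrow$ satisfies (1).

Read (1) as follows: $\delta$ lists questions $(\delta)_{m+2}$ to the oracle $H$ and claimed answers $(\delta)_0(m)$. The tree tests whatever can be tested recursively, and the remaining clause says that the answers are correct. The slot $(\delta)_1$ is scratch space.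

**Proof of (a).** For given $\alpha$ let $F=\lambda\beta.\alpha(\beta(0))$. Then $F^\flat(n)=\alpha(c_n(0))=\alpha(n)$, so $H(\alpha)=U(\lambda\beta.\alpha(\beta(0)))$, an application of S8.

**Proof of (b).** This is the opening computation, with the extra chance to stop when an answer is wrong. As in (a), $H((\delta)_{m+2})=U(\lambda\beta.\delta(\langle m+2,\beta(0)\rangle))$ is total and recursive in $U$ as a function of $\delta,m$. Let
$$\{d\}(U,\delta,\vec x)\simeq\mu l\,\bigl[\delta{\restriction}l\notin T_{\vec x}\ \vee\ (\exists m<l)\ (\delta)_0(m)\neq H((\delta)_{m+2})\bigr].$$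
The bracket is a total predicate recursive in $U$, so $\{d\}(U,\delta,\vec x)$ diverges exactly when $\delta\in[T_{\vec x}]$ and $\forall m\,(\delta)_0(m)=H((\delta)_{m+2})$. By S8, $U(\lambda\delta.\{d\}(U,\delta,\vec x))$ is defined iff $\{d\}(U,\delta,\vec x)\downarrow$ for all $\delta$, that is, iff there is no $\delta$ as in (1), that is, iff $R(\vec x)$.

**Proof of (c).** We must show that divergence of $\{e\}(U,\vec x)$ is witnessed by one function $\delta$. A true computation at S8 has one branch for each $\tau\in\omega^\omega$; the point is that countably many $\tau$ suffice to witness divergence.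

**Step c1: formal configurations.** This step replaces functions by countably many names. Let $\zeta=(\zeta_i)_{i\in\omega}$ be a sequence of functions with $\zeta_{2n}=c_n$ for all $n$. A formal configuration is $\kappa=(e',a_1,\dots,a_l)$ where each $a_j$ is the symbol $U$, a number, or a symbol $[i]$, which stands for $\zeta_i$. Formal configurations are coded by numbers. A partial function $p$ from formal configurations to $\omega$ is called $\zeta$-closed if the following hold for every $\kappa$ that is an instance of the respective scheme:

* S1, S2, S3, S7: $p(\kappa)$ is the prescribed value (for S7, $p(e',[i],a,\mathfrak b)=\zeta_i(a)$).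
* S4: if $p(h,\mathfrak b)=u$ and $p(g,u,\mathfrak b)=v$, then $p(e',\mathfrak b)=v$.
* S5: if $p(g,\mathfrak b)=v$, then $p(e',0,\mathfrak b)=v$; if $p(e',a,\mathfrak b)=u$ and $p(h,a,u,\mathfrak b)=v$, then $p(e',a+1,\mathfrak b)=v$.
* S6: if $p(g,\mathfrak a_1)=v$ for the permuted list $\mathfrak a_1$, then $p(e',\mathfrak a)=v$.
* S9: if $p(a,\mathfrak b)=v$, then $p(e',a,\mathfrak b,\mathfrak c)=v$.
* S8: if $p(g,U,[i],\mathfrak b)$ is defined for every $i\in\omega$, then $p(e',U,\mathfrak b)=H(\lambda n.\,p(g,U,[2n],\mathfrak b))$.

For an example, let $T$ be the tree of strictly increasing sequences, let $\{g\}(U,\tau)\simeq\mu l[\tau{\restriction}l\notin T]$, and let $e$ be the S8 index with $\{e\}(U)\simeq U(\lambda\tau.\{g\}(U,\tau))$. If every $\zeta_i$ is constant, every $\zeta$-closed $p$ has $p(g,U,[i])=2$ for all $i$ (this follows from Step c2, ($\Rightarrow$), applied to these convergent computations), so the S8 rule forces $p(e,U)=H(c_2)$, although $\{e\}(U)$ diverges. So a poor $\zeta$ may hide the divergence. It shows up only for sequences $\zeta$ that list a strictly increasing function, and this is why $\zeta$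 must be quantified.

**Step c2: convergence in terms of $\zeta$-closed functions.** This step proves

$$\{e\}(U,\vec x)\downarrow\iff\text{for every such }\zeta\text{ and every }\zeta\text{-closed }p,\ p(e,U,\vec x)\text{ is defined.}\tag{2}$$

($\Rightarrow$) Fix $\zeta$ and a $\zeta$-closed $p$. We show by induction on the generation of true computations that if $\kappa$ denotes a true computation with value $v$, then $p(\kappa)=v$. For S1, S2, S3, S7 this is the first rule. For S4, S5, S6, S9 the subcomputations are denoted by the formal configurations named in the rule (a value $u$ is a number, so it may be inserted into a formal list), and the induction hypothesis feeds the rule. For S8 let the value be $U(F)$ with $F(\tau)=\{g\}(U,\tau,\mathfrak b)$ total. The configuration $(g,U,[i],\mathfrak b)$ denotes the true computation of $F(\zeta_i)$, so by induction $p(g,U,[i],\mathfrak b)=F(\zeta_i)$ for all $i$. The rule gives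
$$p(\kappa)=H(\lambda n.F(\zeta_{2n}))=H(\lambda n.F(c_n))=H(F^\flat)=U(F).$$

($\Leftarrow$) Suppose $\{e\}(U,\vec x)\uparrow$. We collect enough witnesses of divergence. Start with $\{c_n:n\in\omega\}$. Given a countable set of functions, there are countably many pairs consisting of an S8 index $e'$, with subindex $g$, and a list $\mathfrak b$ with functions from the set. Whenever $\{e'\}(U,\mathfrak b)\uparrow$, some $\tau$ has $\{g\}(U,\tau,\mathfrak b)\uparrow$; add one such $\tau$. After $\omega$ rounds we have a countable set $C$ containing all $c_n$ with this property: if $\mathfrak b$ has its functions in $C$ and $\{e'\}(U,\mathfrak b)\uparrow$ for an S8 index $e'$ with subindex $g$, then $\{g\}(U,\tau,\mathfrak b)\uparrow$ for some $\tau\in C$.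

Let $\zeta$ enumerate $C$ with $\zeta_{2n}=c_n$, and let $p(\kappa)$ be the true value of the computation denoted by $\kappa$, if there is one. Since true computations are closed under the schemes, $p$ obeys all rules other than S8. For S8 suppose $p(g,U,[i],\mathfrak b)$ is defined for all $i$, that is, $\{g\}(U,\tau,\mathfrak b)\downarrow$ for all $\tau\in C$. By the property of $C$, $\{e'\}(U,\mathfrak b)\downarrow$. So $F=\lambda\tau.\{g\}(U,\tau,\mathfrak b)$ is total on all of $\omega^\omega$, and the value is $U(F)=H(F^\flat)=H(\lambda n.p(g,U,[2n],\mathfrak b))$, as the rule wants. Thus $p$ is $\zeta$-closed, and $p(e,U,\vec x)$ is undefined.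

**Step c3: isolating the calls to $H$.** This step puts the right side of (2) into the form (1). Represent $p$ by $\hat p\in\omega^\omega$, where $\hat p(\kappa)=0$ if $p(\kappa)$ is undefined and $\hat p(\kappa)=p(\kappa)+1$ otherwise. For $m$ the code of an S8 configuration $(e',U,\mathfrak b)$ with subindex $g$, let $\mathrm{Prem}(m)$ say that $p(g,U,[i],\mathfrak b)$ is defined for all $i$. If $\mathrm{Prem}(m)$ holds, let $f_m=\lambda n.p(g,U,[2n],\mathfrak b)$. In all other cases, including $m$ that do not code an S8 configuration, let $f_m=c_0$. By (2), $\{e\}(U,\vec x)\uparrow$ iff there are $h,\zeta,\hat p,(f_m)_m$ with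
$$\forall m\ h(m)=H(f_m)$$
that satisfy the following arithmetical condition, in which $H$ does not occur:

> $\zeta_{2n}=c_n$ for all $n$; the $f_m$ are as just defined from $p$; $p$ satisfies the non-S8 rules; for all $m$ coding S8 configurations, $\mathrm{Prem}(m)\Rightarrow\hat p(m)=h(m)+1$; and $\hat p(e,U,\vec x)=0$.

Indeed, given that $h(m)=H(f_m)$ for all $m$, the fourth clause is exactly the S8 rule, and the last says that $p(e,U,\vec x)$ is undefined. Write the condition as $\exists\sigma$ followed by a $\Pi^0_1$ relation of $h,\zeta,\hat p,(f_m),\sigma,\vec x$. Put $(\delta)_0=h$, let $(\delta)_1$ code $\zeta,\hat p,\sigma$, and put $(\delta)_{m+2}=f_m$. The $\Pi^0_1$ relation of $\delta,\vec x$ is $\delta\in[T_{\vec x}]$ for a uniformly recursive family determined by $e$. This is (1). $\square$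

## $\Pi^1_1$ and $\Pi^1_2$ as 1-envelopes, and the limit of simple $H$

Proposition 2 reduces everything to the choice of $H$. Two cases can be done at once.

*The class $\Pi^1_1$.* Let $H={}^2E$. It is recursive in $U_H$ by (a). The relations on the right of (1) are $\Sigma^1_1$, since the clause after $\exists\delta$ is arithmetical. Conversely, a $\Sigma^1_1$ relation is $\exists\alpha\,\alpha\in[S_{\vec x}]$ with $(S_{\vec x})$ uniformly recursive. Let $T_{\vec x}$ require $(\delta)_1\in[S_{\vec x}]$ and nothing else; the other slots can be filled arbitrarily, with $(\delta)_0$ answering correctly. So ${}_1\mathrm{en}(U_H)$ is the class of $\Pi^1_1$ relations on $\omega$.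

*The class $\Pi^1_2$.* Let $\mathcal S\subseteq\omega\times\omega^\omega$ be universal for $\Sigma^1_1$ subsets of $\omega^\omega$, and let $H$ be the characteristic function of $\{i^\frown\alpha:\mathcal S(i,\alpha)\}$. Since $\{\alpha:\exists n\,\alpha(n)=0\}$ is $\Sigma^1_1$, there is $i_1$ with ${}^2E(\alpha)=1-H(i_1{}^\frown\alpha)$, so ${}^2E$ is recursive in $U_H$. The clause $\forall m\,(\delta)_0(m)=H((\delta)_{m+2})$ is $\Delta^1_2$, so the right side of (1) is $\Sigma^1_2$. Conversely, a $\Sigma^1_2$ relation can be written $\exists\alpha\,\neg\mathcal S(i_0,\langle\vec x\rangle^\frown\alpha)$. Let $T_{\vec x}$ require $(\delta)_0(0)=0$ and that $(\delta)_2$ begins with $i_0,\langle\vec x\rangle$. The other slots can be filled correctly. So ${}_1\mathrm{en}(U_H)$ is the class of $\Pi^1_2$ relations on $\omega$.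

The same calculation shows a limit. If the graph of $H$ is $\Sigma^1_2$, then the right side of (1) is $\Sigma^1_2$, so every relation in ${}_1\mathrm{en}(U_H)$ is $\Pi^1_2$, and ${}_1\mathrm{en}(U_H)$ is not $\Sigma^1_2$, because some $\Sigma^1_2$ set of numbers is not $\Pi^1_2$. We need an $H$ that is more complicated than that, and yet the right side of (1) must always be $\Pi^1_2$, in spite of the leading $\exists\delta$.

## Coding a complete $\Sigma^1_2$ set by upper bounds: what negative answers reveal

Let $W\subseteq\omega$ be a complete $\Sigma^1_2$ set. It has to enter the 1-envelope, but $\omega\setminus W$ must stay out. So $H$ must not let us decide $W$. A natural way is to let $H$ be the characteristic function $\chi_A$ of a set $A$ of functions that only bound $W$ from above: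
$$A=D_W=\{\beta:\forall k\,(k\in W\Rightarrow\beta(k)=1)\}.$$
Then $x\notin W\iff\exists\beta\in A\ \beta(x)\ne1$ (for $\Rightarrow$ use the characteristic function of $W$). This has the form (1), so $W\in{}_1\mathrm{en}(U_{\chi_A})$. Moreover, a *positive* demand "$\beta\in D_W$" is antitone in $W$. Suppose a tree only made positive demands. Then "there is no $\delta\in[T]$ meeting the demands" would be $\Pi^1_1$ in $W$ and monotone increasing in $W$, and this is $\Sigma^1_2$: it says $\exists Y\subseteq W$ such that the $\Pi^1_1$ statement holds of $Y$.

But (1) also makes *negative* demands, and these spoil it. Write $\beta[k\mapsto0]$ for $\beta$ with its value at $k$ changed to $0$. Let $T_x$ be a recursive tree whose branches are the $\delta$ such that, with $\beta=(\delta)_2$,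
$$(\delta)_0(0)=1,\quad\beta(x)=1,\quad\text{and for all }k:\ \begin{cases}(\delta)_0(k+1)=0,\ (\delta)_{k+3}=\beta[k\mapsto0]&\text{if }\beta(k)=1,\\(\delta)_0(k+1)=1,\ (\delta)_{k+3}=\beta&\text{if }\beta(k)\ne1.\end{cases}$$
The answers are correct iff $\beta\in D_W$ and, for all $k$ with $\beta(k)=1$, $\beta[k\mapsto0]\notin D_W$. For $\beta\in D_W$ the condition $\beta[k\mapsto0]\notin D_W$ means $k\in W$. So the answers are correct iff $\{k:\beta(k)=1\}=W$, and a correct $\delta\in[T_x]$ exists iff $x\in W$. By Proposition 2(b), $\omega\setminus W\in{}_1\mathrm{en}(U_{\chi_A})$. So the 1-envelope is too large: a "no" from $A$ identified the minimal element of $D_W$.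

## Positive demands only: which conflicts must be avoided

The way out is to replace $D_W$ by a much thinner set $A\subseteq D_W$, so thin that a "no" means nothing. We want: whenever the positive demands of a tree can be met inside $D_W$, the tree can be satisfied by $A$, negative demands included. That is,
$$\exists\delta\in[T]\,\forall m\,[(\delta)_0(m)=1\Leftrightarrow(\delta)_{m+2}\in A]\iff\exists\delta\in[T]\,\forall m\,[(\delta)_0(m)=1\Rightarrow(\delta)_{m+2}\in D_W].\tag{3}$$
If (3) holds, the right side carries the complexity, and it is harmless. There are only countably many recursive trees, so one can try to build $A$ tree by tree: for each tree choose a $\delta$ as on the right, put the functions with answer $1$ into $A$, and promise to keep the others out. Two kinds of conflict can occur.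

*Conflict within one tree.* A branch $\delta$ may ask $(\delta)_2\in A$ and $(\delta)_3\notin A$ with $(\delta)_2=(\delta)_3$. This is a recursive consistency matter: we may add to the tree the clause that functions with different answers are different, since the left side of (3) implies it anyway.

*Conflict between two trees.* Let one tree have the single demand pattern $(\delta)_0=c_1$, $(\delta)_{m+2}=c_1$ for all $m$, and the other $(\delta)_0=c_0$, $(\delta)_{m+2}=c_1$ for all $m$. Since $c_1\in D_W$, the right side of (3) holds for both. The first then requires $c_1\in A$ and the second $c_1\notin A$. So (3) is unattainable as it stands.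

The trouble with $c_1$ is that a tree can force a slot of $\delta$ to be this particular function. A function that a tree can force is definable from that tree, and we shall see that it is "$\Delta^1_2$". So the cure is to shrink $D_W$ to a set $D$ with *no* $\Delta^1_2$ elements, while keeping membership in $D$ antitone in $\Sigma^1_2$ data. A disjoint pair of $\Sigma^1_2$ sets that no $\Delta^1_2$ set separates does this: require $\beta$ to code a separating set as well.

## A criterion: three properties of $\Gamma$

Let $\Gamma$ be a class of relations on $\omega$; think of $\Sigma^1_2$. A relation $\mathcal X(\vec x,Z_1,\dots,Z_l)$ with $Z_i\subseteq\omega$ is monotone increasing in the $Z_i$ if it is preserved when the $Z_i$ are enlarged. Consider: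

* (G1) There is $W\subseteq\omega$ in $\Gamma$ such that every $R\in\Gamma$ has the form $R(\vec x)\iff f(\vec x)\in W$ with $f$ recursive.
* (G2) If $\mathcal X(\vec x,Z_1,\dots,Z_l)$ is $\Pi^1_1$ and monotone increasing in the $Z_i$, and $Z_1,\dots,Z_l\in\Gamma$, then $\{\vec x:\mathcal X(\vec x,Z_1,\dots,Z_l)\}\in\Gamma$.
* (G3) There are disjoint $X_0,X_1\subseteq\omega$ in $\Gamma$ such that no $C$ with $C,\omega\setminus C\in\Gamma$ satisfies $X_0\subseteq C$ and $X_1\cap C=\emptyset$.

Given (G1), property (G2) yields closure of $\Gamma$ under recursive substitution, $\wedge$, $\vee$ and number quantifiers. For example, if $R(\vec x,n)\iff f(\vec x,n)\in W$, then $\exists n\,R(\vec x,n)$ is $\mathcal X(\vec x,W)$ for the monotone relation $\mathcal X(\vec x,Z)\iff\exists n\,f(\vec x,n)\in Z$. The other cases are alike.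

**Definition.** A function $q\in\omega^\omega$ is $\Gamma$-recursive if its graph is in $\Gamma$. The complement of the graph is then in $\Gamma$ too, because $q(k)\neq v\iff\exists u\neq v\ q(k)=u$. For $\Gamma=\Sigma^1_2$ these are the functions with $\Delta^1_2$ graph; every recursive function, such as $c_1$, is an example.

**Theorem 3.** If $\Gamma$ satisfies (G1)–(G3), there is a type-3 object $U$ with ${}^2E$ recursive in $U$ and ${}_1\mathrm{en}(U)=\Gamma$.

The proof takes nine steps. Fix $W$ as in (G1) and $X_0,X_1$ as in (G3).

**Step 1: the closed set $D$.** This step builds the reservoir from which $A$ will be taken. For $Z,Z_0,Z_1\subseteq\omega$ let $D(Z,Z_0,Z_1)$ be the set of $\beta\in\omega^\omega$ such that for all $k$: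
$$k\in Z\Rightarrow\beta(2k)=1,\qquad k\in Z_0\Rightarrow\beta(2k+1)=1,\qquad k\in Z_1\Rightarrow\beta(2k+1)\ne1.$$
For instance, $\beta\in D(\{0\},\{0\},\{1\})$ means $\beta(0)=1$, $\beta(1)=1$ and $\beta(3)\neq1$. The set $D(Z,Z_0,Z_1)$ is closed, and it shrinks when any of $Z,Z_0,Z_1$ grows. Let $D=D(W,X_0,X_1)$. Then
$$\text{no }\beta\in D\text{ is }\Gamma\text{-recursive.}\tag{4}$$
Otherwise $C=\{k:\beta(2k+1)=1\}$ and its complement $\{k:\exists u\ne1\ \beta(2k+1)=u\}$ are in $\Gamma$, while $X_0\subseteq C$ and $X_1\cap C=\emptyset$. This contradicts (G3).

**Step 2: admissible trees and the set $G(T)$.** This step names the two sides of the plan: trees without internal conflict, and branches whose positive demands lie in $D$. Call a recursive tree $T$ admissible if every $\delta\in[T]$ satisfies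
$$\forall m,m'\,\bigl[(\delta)_0(m)=1\ \wedge\ (\delta)_0(m')\neq1\ \Longrightarrow\ (\delta)_{m+2}\neq(\delta)_{m'+2}\bigr].\tag{5}$$
A tree whose branches all have $(\delta)_0=c_0$ is admissible, since (5) is vacuous. The full tree $\omega^{<\omega}$ is not: it has a branch with $(\delta)_0(0)=1$, $(\delta)_0(1)=0$, $(\delta)_2=(\delta)_3$. For any tree $T$ let
$$G(T)=\{\delta\in[T]:\forall m\,[(\delta)_0(m)=1\Rightarrow(\delta)_{m+2}\in D]\}.$$
This is a closed set, because $[T]$ and $D$ are closed and $(\delta)_0(m)=1$ is a clopen condition. If $T$ has as branches the $\delta$ with $(\delta)_0=c_1$, then $G(T)$ consists of the $\delta$ with $(\delta)_0=c_1$ all of whose components $(\delta)_{m+2}$ lie in $D$.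

**Step 3: the complexity of $G(T)$.** This step is where (G2) enters. We show:

* (6a) If $(T_{\vec x})$ is uniformly recursive, then $\{\vec x:G(T_{\vec x})=\emptyset\}\in\Gamma$.
* (6b) If $T$ is recursive, $s\in\omega^{<\omega}$ and $j\in\omega$, then $\{(k,v):\forall\delta\in G(T)\cap[s]\ (\delta)_j(k)=v\}\in\Gamma$.

Let $G(T;Z,Z_0,Z_1)$ be defined like $G(T)$ with $D(Z,Z_0,Z_1)$ in place of $D$. The relation $\beta\in D(Z,Z_0,Z_1)$ is arithmetical, hence so is $\delta\in G(T_{\vec x};Z,Z_0,Z_1)$. Therefore
$$\forall\delta\ \delta\notin G(T_{\vec x};Z,Z_0,Z_1)\qquad\text{and}\qquad\forall\delta\,[\delta\in G(T;Z,Z_0,Z_1)\cap[s]\Rightarrow(\delta)_j(k)=v]$$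
are $\Pi^1_1$ in the sets and the number variables. When the sets grow, $D(Z,Z_0,Z_1)$ and hence $G(T;Z,Z_0,Z_1)$ shrinks, so both relations are monotone increasing. Apply (G2) with $(Z,Z_0,Z_1)=(W,X_0,X_1)$.

**Step 4: avoiding countably many functions.** This step says that a tree can force only $\Gamma$-recursive functions. Precisely:
$$\begin{gathered}\text{if }T\text{ is recursive, }G(T)\neq\emptyset,\text{ and }Q\text{ is a countable set of functions, none }\Gamma\text{-recursive,}\\ \text{then some }\delta\in G(T)\text{ has }(\delta)_j\notin Q\text{ for all }j.\end{gathered}\tag{7}$$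
Suppose $G(T)\cap[s]\ne\emptyset$, $j\in\omega$ and $q\in Q$. If $(\delta)_j=q$ for all $\delta\in G(T)\cap[s]$, then, as this set is nonempty,
$$q(k)=v\iff\forall\delta\in G(T)\cap[s]\ (\delta)_j(k)=v,$$
and by (6b) $q$ would be $\Gamma$-recursive, a contradiction. So some $\delta\in G(T)\cap[s]$ has $(\delta)_j(k)\neq q(k)$ for some $k$. Take $s'\subset\delta$ extending $s$ and long enough to contain the position $\langle j,k\rangle$. Then $G(T)\cap[s']\neq\emptyset$, and every element of $[s']$ has $j$-th component different from $q$. Starting with $s=\emptyset$, treat all pairs $(j,q)$ one after another, with lengths tending to infinity. The union of the sequences $s'$ is a function $\delta$ that meets $G(T)$ in every neighborhood, so $\delta\in G(T)$ because $G(T)$ is closed, and $(\delta)_j\neq q$ for all $j$ and all $q\in Q$.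

**Step 5: construction of $A$.** Now we satisfy the trees one by one. Let $T^0,T^1,\dots$ enumerate, with repetitions allowed, all admissible recursive trees $T$ with $G(T)\neq\emptyset$. There are such trees: if the branches of $T$ are the $\delta$ with $(\delta)_0=c_0$, then $G(T)=[T]\ne\emptyset$. Choose inductively $\delta^i\in G(T^i)$ and put
$$P_i=\{(\delta^i)_{m+2}:(\delta^i)_0(m)=1\}\subseteq D,\qquad N_i=\{(\delta^i)_{m+2}:(\delta^i)_0(m)\neq1\}.$$
At stage $i$ let $Q_i$ be the countable set of members of $\bigcup_{j<i}(P_j\cup N_j)$ that are not $\Gamma$-recursive, and choose $\delta^i$ by (7) so that no $(\delta^i)_j$ lies in $Q_i$. Let $A=\bigcup_iP_i$. Then $A\subseteq D$.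

**Step 6: no conflicts.** This step shows that all promises are kept:
$$P_i\cap N_j=\emptyset\text{ for all }i,j;\quad\text{hence }A\cap N_j=\emptyset\text{ for all }j.\tag{8}$$
For $i=j$ this is (5), since $T^i$ is admissible. Let $i\neq j$ and suppose $r\in P_i\cap N_j$. Then $r\in D$, so $r$ is not $\Gamma$-recursive by (4). If $j<i$, then $r\in Q_i$, and $r$ is a component of $\delta^i$ because $r\in P_i$; this contradicts the choice of $\delta^i$. If $i<j$, then $r\in Q_j$, and $r$ is a component of $\delta^j$ because $r\in N_j$; this contradicts the choice of $\delta^j$.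

**Step 7: only positive demands matter.** This is the attainable version of (3). For every admissible recursive $T$:
$$\exists\delta\in[T]\ \forall m\,[(\delta)_0(m)=1\Leftrightarrow(\delta)_{m+2}\in A]\iff G(T)\neq\emptyset.\tag{9}$$
($\Rightarrow$) Such a $\delta$ is in $G(T)$, because $A\subseteq D$. ($\Leftarrow$) If $G(T)\neq\emptyset$, then $T=T^i$ for some $i$. If $(\delta^i)_0(m)=1$, then $(\delta^i)_{m+2}\in P_i\subseteq A$. If $(\delta^i)_0(m)\neq1$, then $(\delta^i)_{m+2}\in N_i$, so it is not in $A$ by (8). Hence $\delta^i$ is as required.

It is instructive to test (9) on the tree that defeated $D_W$, with position $2k$ in place of $k$ and $2x$ in place of $x$. It is admissible: functions with answer $1$ equal $\beta$, and those with answer $0$ differ from $\beta$. And $G(T_x)\ne\emptyset$ for every $x$: take $\beta\in D$ with value $1$ at all even positions, which exists as $X_0\cap X_1=\emptyset$. So this question now gets the answer "yes" for every $x$ and reveals nothing.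

**Step 8: $A$ still codes $W$, and the object $U$.** Thinning $D$ to $A$ must not lose $W$. We show
$$W=\{x:\forall\beta\in A\ \beta(2x)=1\}.\tag{10}$$
The inclusion $\subseteq$ holds since $A\subseteq D$. Let $x\notin W$, and let $T$ be a recursive tree whose branches are exactly the $\delta$ with $(\delta)_0(m)=1$ and $(\delta)_{m+2}(2x)=0$ for all $m$. It is admissible, since (5) is vacuous. Let $\beta(2k)=1$ if $k\in W$, $\beta(2k+1)=1$ if $k\in X_0$, and $\beta=0$ elsewhere. Then $\beta\in D$ because $X_0\cap X_1=\emptyset$, and $\beta(2x)=0$. Any $\delta$ with $(\delta)_0=c_1$ and $(\delta)_{m+2}=\beta$ for all $m$ lies in $G(T)$. Thus $T=T^i$ for some $i$. The set $P_i$ is nonempty, and its members are elements of $A$ with value $0$ at $2x$.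

Now let $\chi_A(\beta)=1$ if $\beta\in A$ and $\chi_A(\beta)=0$ otherwise, and define
$$H(f)=\begin{cases}{}^2E(f^-)&\text{if }f(0)=0,\\\chi_A(f^-)&\text{if }f(0)\neq0,\end{cases}\qquad U=U_H.$$
By the formula in the proof of Proposition 2(a), ${}^2E(\alpha)=H(0^\frown\alpha)=U(\lambda\beta.(0^\frown\alpha)(\beta(0)))$, so ${}^2E$ is recursive in $U$.

The inclusion $\Gamma\subseteq{}_1\mathrm{en}(U)$ follows. The 1-envelope is closed under recursive substitution, so by (G1) it suffices that $W\in{}_1\mathrm{en}(U)$. We claim
$$x\notin W\iff\exists\delta\,\bigl[(\delta)_0(0)=1,\ (\delta)_2(0)=1,\ (\delta)_2(2x+1)\neq1,\ \forall m\,(\delta)_0(m)=H((\delta)_{m+2})\bigr].$$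
Given such a $\delta$, put $\beta=((\delta)_2)^-$. Since $(\delta)_2(0)\neq0$, we have $1=(\delta)_0(0)=H((\delta)_2)=\chi_A(\beta)$, so $\beta\in A$, and $\beta(2x)=(\delta)_2(2x+1)\neq1$. Hence $x\notin W$ by (10). Conversely, if $x\notin W$, take $\beta\in A$ with $\beta(2x)\neq1$ from (10), put $(\delta)_2=1^\frown\beta$, choose $(\delta)_1$ and $(\delta)_{m+2}$ for $m\geq1$ arbitrarily, and let $(\delta)_0(m)=H((\delta)_{m+2})$. The first three conditions define $[T_x]$ for a uniformly recursive family of trees, so $W\in{}_1\mathrm{en}(U)$ by Proposition 2(b).

**Step 9: ${}_1\mathrm{en}(U)\subseteq\Gamma$.** Here we turn an arbitrary convergence relation into a question about an admissible tree. Let $R(\vec x)\iff\{e\}(U,\vec x)\downarrow$, and let $(T_{\vec x})$ be as in Proposition 2(c). So $\neg R(\vec x)$ holds iff some $\delta\in[T_{\vec x}]$ has $(\delta)_0(m)=H((\delta)_{m+2})$ for all $m$. Split $H$ into its two parts, with $r_m=((\delta)_{m+2})^-$ and $b(m)=\chi_A(r_m)$. Then $\neg R(\vec x)$ holds iff there are $b,\delta\in\omega^\omega$ and $(r_m)_m$ such that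
$$\forall m\,(b(m)=1\Leftrightarrow r_m\in A)\tag{11}$$
and the following arithmetical condition holds:

> $\delta\in[T_{\vec x}]$; for all $m$: $b(m)\in\{0,1\}$, $r_m=((\delta)_{m+2})^-$, and $(\delta)_0(m)$ equals ${}^2E(r_m)$ if $(\delta)_{m+2}(0)=0$, and $b(m)$ otherwise; and for all $m,m'$: $b(m)=1\neq b(m')\Rightarrow r_m\neq r_{m'}$.

The last clause is implied by (11), so including it changes nothing; it is there to secure admissibility. Write the condition as $\exists\sigma$ followed by a $\Pi^0_1$ relation of $b,\delta,\sigma,(r_m),\vec x$. Let $\epsilon$ have $(\epsilon)_0=b$, $(\epsilon)_1$ coding $\delta,\sigma$, and $(\epsilon)_{m+2}=r_m$. The $\Pi^0_1$ relation becomes $\epsilon\in[S_{\vec x}]$ for a uniformly recursive family $(S_{\vec x})$. Each $S_{\vec x}$ is admissible, because every branch satisfies the last clause, which is (5) for $\epsilon$. Moreover, by (9),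
$$\neg R(\vec x)\iff\exists\epsilon\in[S_{\vec x}]\ \forall m\,[(\epsilon)_0(m)=1\Leftrightarrow(\epsilon)_{m+2}\in A]\iff G(S_{\vec x})\neq\emptyset.$$
Hence $R=\{\vec x:G(S_{\vec x})=\emptyset\}$, and this is in $\Gamma$ by (6a). $\square$

## $\Sigma^1_2$ satisfies (G1)–(G3)

It remains to verify the three properties for $\Gamma=\Sigma^1_2$; then Theorem 3 gives Theorem 1. We use these textbook facts. The class $\Sigma^1_2$ contains $\Pi^1_1$ and is closed under recursive substitution, $\wedge$, $\vee$, number quantifiers and existential quantification over functions and sets. It has universal relations. Finally, the Novikov–Kondo–Addison theorem: for every $\Pi^1_1$ relation $P(e,\gamma)$ on $\omega\times\omega^\omega$ there is a $\Pi^1_1$ relation $P^*\subseteq P$ such that for each $e$, if $\exists\gamma\,P(e,\gamma)$, then $P^*(e,\gamma)$ holds for exactly one $\gamma$.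

**Step 10: (G1) and (G2).** This step covers the two closure properties. (G1) holds because there is a universal $\Sigma^1_2$ set: a relation $R(\vec x)$ with code $a$ is reducible to it by $\vec x\mapsto\langle a,\langle\vec x\rangle\rangle$. For (G2) let $\mathcal X$ be $\Pi^1_1$ and monotone increasing in $\vec Z$, with all $Z_i$ in $\Sigma^1_2$. Then
$$\mathcal X(\vec x,\vec Z)\iff\exists\vec Y\,\Bigl[\bigwedge_i\forall n\,(n\in Y_i\Rightarrow n\in Z_i)\ \wedge\ \mathcal X(\vec x,\vec Y)\Bigr].$$
For $\Rightarrow$ take $Y_i=Z_i$; for $\Leftarrow$ use monotonicity. In the bracket $n\in Z_i$ occurs positively and is $\Sigma^1_2$, and $\mathcal X(\vec x,\vec Y)$ is $\Pi^1_1$, so the right side is $\Sigma^1_2$.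

**Step 11: reduction.** This step makes two $\Sigma^1_2$ sets disjoint without changing their union; it is the tool for (G3). Let $Y_0,Y_1\subseteq\omega$ be $\Sigma^1_2$, say $e\in Y_i\iff\exists\alpha\,P_i(e,\alpha)$ with $P_i$ in $\Pi^1_1$. The relation
$$P(e,\gamma)\iff\gamma(0)\in\{0,1\}\ \wedge\ P_{\gamma(0)}(e,\gamma^-)$$
is $\Pi^1_1$: a witness $\gamma$ says in its first value for which $i$ it witnesses $e\in Y_i$. Take $P^*$ as in the Novikov–Kondo–Addison theorem and put $X_i=\{e:\exists\gamma\,(P^*(e,\gamma)\wedge\gamma(0)=i)\}$. These are $\Sigma^1_2$ sets. They are disjoint since $\gamma$ is unique for $e$. We have $X_i\subseteq Y_i$ since $P^*\subseteq P$. And $X_0\cup X_1=Y_0\cup Y_1$, since $P^*(e,\cdot)$ has a witness whenever $P(e,\cdot)$ has one.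

**Step 12: an inseparable pair.** This step proves (G3) by a diagonal argument. Let $\mathcal W\subseteq\omega^2$ be universal $\Sigma^1_2$ for subsets of $\omega$, with sections $\mathcal W_a$. Apply Step 11 to
$$Y_0=\{\langle a,b\rangle:\langle a,b\rangle\in\mathcal W_a\},\qquad Y_1=\{\langle a,b\rangle:\langle a,b\rangle\in\mathcal W_b\}$$
to get disjoint $\Sigma^1_2$ sets $X_0,X_1$. Suppose $C$ and $\omega\setminus C$ are $\Sigma^1_2$, $X_0\subseteq C$ and $X_1\cap C=\emptyset$. Take $a,b$ with $\mathcal W_a=\omega\setminus C$ and $\mathcal W_b=C$, and put $e=\langle a,b\rangle$.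

If $e\in C$, then $e\in\mathcal W_b$ and $e\notin\mathcal W_a$, so $e\in Y_1\setminus Y_0$. As $X_0\cup X_1=Y_0\cup Y_1$ and $X_0\subseteq Y_0$, we get $e\in X_1$, contradicting $X_1\cap C=\emptyset$.

If $e\notin C$, then $e\in\mathcal W_a$ and $e\notin\mathcal W_b$, so $e\in Y_0\setminus Y_1$. Hence $e\in X_0\subseteq C$, a contradiction.

So (G1)–(G3) hold for $\Sigma^1_2$. By Theorem 3 there is a type-3 object $U$, with ${}^2E$ recursive in $U$, whose 1-envelope is the class of $\Sigma^1_2$ relations on $\omega$. This proves Theorem 1 and refutes Conjecture 2. $\square$
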